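\title{Reducing subspaces of finite index for multiplication operators on the Bergman space}

\begin{abstract}
Let $\phi$ be a nonconstant bounded holomorphic function on the unit disk with at least one zero, and let $\mathcal{V}^*(\phi)$ be the von Neumann algebra of operators on the Bergman space that commute with $M_\phi$ and $M_\phi^*$. We prove the conjecture that the projection onto a reducing subspace $M$ with $\dim(M\ominus\phi M)<\infty$ is central in $\mathcal{V}^*(\phi)$. In fact, one nonzero subspace of this kind forces $\phi=\psi\circ b$ and $\mathcal{V}^*(\phi)=\mathcal{V}^*(b)$ for a finite Blaschke product $b$, and this algebra is abelian. We also determine the symbols for which such a subspace exists and compute $\dim(M\ominus\phi M)$. The method represents each operator in $\mathcal{V}^*(\phi)$ by a locally constant function on the Riemann surface $\{\phi(z)=\phi(w)\}$.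
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\mathbb{D}$ be the open unit disk, let $dA=\pi^{-1}\,dx\,dy$, and let $L^2_a$ be the Bergman space, the Hilbert space of holomorphic functions $f$ on $\mathbb{D}$ with $\|f\|^2=\int_{\mathbb{D}}|f|^2\,dA<\infty$. Its reproducing kernel is $K_a(z)=(1-\bar a z)^{-2}$, so $f(a)=\langle f,K_a\rangle$. Let $H^\infty$ be the algebra of bounded holomorphic functions on $\mathbb{D}$. Throughout the paper $\phi\in H^\infty$ is nonconstant, $Z(\phi)$ is its zero set, $M_\phi$ is the operator $f\mapsto\phi f$ on $L^2_a$, and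
\[
\mathcal{V}^*(\phi)=\{M_\phi,M_\phi^*\}'
\]
is the von Neumann algebra of all bounded operators that commute with both $M_\phi$ and $M_\phi^*$. A closed subspace $M$ is \emph{reducing} if it is invariant under $M_\phi$ and $M_\phi^*$; equivalently, the orthogonal projection $P_M$ onto $M$ lies in $\mathcal{V}^*(\phi)$. So the projections of $\mathcal{V}^*(\phi)$ record the ways of splitting $M_\phi$ as an orthogonal direct sum.

For a reducing subspace $M$ put $M\ominus\phi M=M\cap(\phi M)^\perp$, and call $\dim(M\ominus\phi M)$ the \emph{index} of $M$. The subspace $\phi M$ need not be closed. Writing $\operatorname{cl}$ for norm closure in $L^2_a$, the index is the codimension of $\operatorname{cl}(\phi M)$ in $M$. If $f\in M$, then $M_\phi^*f\in M$, so $f\perp\phi M$ exactly when $M_\phi^*f=0$: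
\begin{equation}\label{eq:kernel}
M\ominus\phi M=M\cap\ker M_\phi^* .
\end{equation}
Since $M_\phi^*K_a=\overline{\phi(a)}K_a$, the space $\ker M_\phi^*$ contains $K_a$ for every zero $a$ of $\phi$. The index thus measures how much of the zero set the subspace $M$ sees.

The projection $P_M$ is \emph{central} if it commutes with all of $\mathcal{V}^*(\phi)$, that is, if $TM\subset M$ for every $T\in\mathcal{V}^*(\phi)$. Centrality controls the geometry of reducing subspaces: if $M\ne M'$ are minimal among the nonzero reducing subspaces and $P_M$ is central, then $P_MP_{M'}$ is the projection onto the reducing subspace $M\cap M'=0$, so $M\perp M'$.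

The simplest elements of $\mathcal{V}^*(\phi)$ come from symmetries of $\phi$. Let $\gamma$ be an automorphism of $\mathbb{D}$ with $\phi\circ\gamma=\phi$, and put $U_\gamma f=(f\circ\gamma)\gamma'$. By change of variables $U_\gamma$ is unitary, with $U_\gamma^*=U_{\gamma^{-1}}$. Both $U_\gamma$ and $U_\gamma^*$ commute with $M_\phi$, so $U_\gamma\in\mathcal{V}^*(\phi)$. The chain rule gives $U_\gamma U_\delta=U_{\delta\circ\gamma}$, and $\gamma\mapsto U_\gamma$ is injective because $U_\gamma1=\gamma'$ and $U_\gamma z=\gamma\gamma'$ determine $\gamma$.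

\begin{example}\label{ex:power}
Let $\phi=z^n$. The monomials are orthogonal in $L^2_a$, so the closed spans $M_j$ of $\{z^{j+kn}:k\ge0\}$, $0\le j<n$, are mutually orthogonal invariant subspaces that span $L^2_a$. Hence they are reducing, and $M_j\ominus\phi M_j=\mathbb{C}z^j$. They are the eigenspaces of $U_\gamma$ for the rotation $\gamma(z)=e^{2\pi i/n}z$. The group of symmetries generated by $\gamma$ is finite and cyclic, and each $M_j$ has index $1$.
\end{example}

\begin{example}\label{ex:cover}
Let $p_1\ne p_2$ be points of $\mathbb{D}$ and let $\phi_1:\mathbb{D}\to\mathbb{D}\setminus\{p_1,p_2\}$ be the universal covering map. Its deck transformations are automorphisms $\gamma$ of $\mathbb{D}$ with $\phi_1\circ\gamma=\phi_1$, and they form a free group on two generators. The unitaries $U_\gamma$ therefore do not all commute, and $\mathcal{V}^*(\phi_1)$ is nonabelian. A von Neumann algebra is the norm-closed linear span of its projections, so $\mathcal{V}^*(\phi_1)$ contains a projection $P_M$ that is not central.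

Now let $\phi=\phi_1+2$. Then $\mathcal{V}^*(\phi)=\mathcal{V}^*(\phi_1)$, and $\phi$ is zero-free with $1/\phi\in H^\infty$. The projection $P_M$ commutes with $M_\phi$, hence with $M_\phi^{-1}$, so $\phi M=M$. Thus $M$ has index $0<\infty$, and $P_M$ is not central.
\end{example}

The following is known. For a finite Blaschke product $B$, distinct minimal reducing subspaces $M,M'$ of $M_B$ are orthogonal if both have index $1$ or if their indices differ. For an interpolating Blaschke product $B$, the minimal reducing subspaces $M$ of index $1$ (if any exist) are pairwise orthogonal, and $P_M$ lies in the center of $\mathcal{V}^*(B)$. The conjecture that we prove replaces index $1$ by finite index and the Blaschke product by an arbitrary symbol with a zero.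

\medskip
\noindent\textbf{Conjecture.} \emph{Suppose $\phi\in H^\infty$ and $Z(\phi)\cap\mathbb{D}\ne\emptyset$. If $M$ is a reducing subspace of $M_\phi$ with $\dim(M\ominus\phi M)<\infty$, then $P_M$ lies in the center of $\mathcal{V}^*(\phi)$.}
\medskip

The two examples suggest why this should hold. A large group of symmetries permutes the zeros of $\phi$ and produces many of them, while a subspace of finite index can see only finitely many. Example~\ref{ex:cover} shows that the assumption $Z(\phi)\cap\mathbb{D}\neq\emptyset$ cannot be dropped: without zeros the index carries no information. The example also shows that some assumption on $M$ is needed, since $\phi_1$ itself has zeros when $p_1,p_2\ne0$.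

\begin{theorem}\label{thm:A}
Suppose $Z(\phi)\cap\mathbb{D}\ne\emptyset$ and $M\ne0$ is a reducing subspace of $M_\phi$ with $\dim(M\ominus\phi M)<\infty$. Then $\phi$ has only finitely many zeros, say $N$ with multiplicity. There are a finite Blaschke product $b$ with $1\le\deg b\le N$ and a function $\psi\in H^\infty$ such that $\phi=\psi\circ b$ and $\mathcal{V}^*(\phi)=\mathcal{V}^*(b)$. Moreover $\mathcal{V}^*(\phi)$ is abelian. In particular $P_M$ is central.
\end{theorem}

For $M=0$ the projection $P_M=0$ is central, so Theorem~\ref{thm:A} proves the conjecture. The second theorem, which the conjecture does not require, says when the hypothesis holds and computes the index. It involves the linear functional $\tau$ on $\mathcal{V}^*(\phi)$ introduced in Proposition~\ref{prop:calc}(b), which satisfies $\tau(I)=1$ and $0<\tau(P)\le1$ for nonzero projections $P$.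

\begin{theorem}\label{thm:B}
Suppose $Z(\phi)\cap\mathbb{D}\ne\emptyset$. The following are equivalent:
\begin{enumerate}
\item[(1)] some nonzero reducing subspace $M$ has $\dim(M\ominus\phi M)<\infty$;
\item[(2)] $\dim(L^2_a\ominus\phi L^2_a)<\infty$;
\item[(3)] $\phi=q\phi_0$ with $q$ a finite Blaschke product and $\phi_0\in H^\infty$ zero-free on $\mathbb{D}$ with $\operatorname{cl}(\phi_0L^2_a)=L^2_a$.
\end{enumerate}
In that case, with $N=\deg q$, every reducing subspace $M$ satisfies $\dim(M\ominus\phi M)=N\,\tau(P_M)$. With $\phi=\psi\circ b$ as constructed in Section~\ref{sec:b}, this number equals the number of zeros of $\psi$, counted with multiplicity, times $\dim(M\ominus bM)$.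
\end{theorem}

The proof of Theorem~\ref{thm:A} views a function $f\in L^2_a$ as a family of vectors indexed by the values $\lambda$ of $\phi$, one coordinate for each point of the fiber $\phi^{-1}(\lambda)$. An operator $T\in\mathcal{V}^*(\phi)$ acts on almost every fiber by a matrix $c_T(z,w)$, and the entries are locally constant on the Riemann surface of pairs $(z,w)$ with $\phi(z)=\phi(w)$ (Section~\ref{sec:fiber}, which ends with the quadratic symbols worked out in full). Comparing the trace and the rank of the matrix of $P_M$ near the zeros bounds the number of zeros (Section~\ref{sec:count}). The $\ell^2$ norm of the row $c_T(z,\cdot)$ is the same for all $z$ outside a removable set (Section~\ref{sec:mass}); consequently each component of the surface on which some $c_T$ is nonzero is cut out by a polynomial over $H^\infty$, and there are finitely many such components (Section~\ref{sec:adm}). They generate an equivalence relation whose classes are the fibers of a finite Blaschke product $b$ (Section~\ref{sec:b}). That $\mathcal{V}^*(b)$ is abelian is a theorem of Douglas, Putinar and Wang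 \cite{DPW}; the fiber calculus gives a short proof (Section~\ref{sec:abelian}). Theorem~\ref{thm:B} is proved in Section~\ref{sec:sharp}.

\section{Finite Blaschke products and multipliers}\label{sec:prelim}

We use three elementary properties of $L^2_a$ without comment: norm convergence implies locally uniform convergence, the polynomials are dense, and $\|f\|\le\|f\|_{H^2}$ for $f$ in the Hardy space $H^2$. A \emph{finite Blaschke product of degree $m\ge0$} is a function $c\prod_{j=1}^m\frac{z-a_j}{1-\bar a_jz}$ with $|c|=1$ and $a_j\in\mathbb{D}$.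

\begin{lemma}\label{lem:fbp}
\begin{enumerate}
\item[(a)] A holomorphic function $f$ on $\mathbb{D}$ is a finite Blaschke product if and only if $|f(z)|\to1$ as $|z|\to1$.
\item[(b)] A finite Blaschke product $b$ of degree $m\ge1$ takes every value $\zeta\in\mathbb{D}$ exactly $m$ times with multiplicity, and $b^{-1}(C)$ is compact for every compact $C\subset\mathbb{D}$.
\item[(c)] Let $q$ be a finite Blaschke product. If $f\in L^2_a$ (or $f\in H^\infty$) vanishes at each zero of $q$ at least to the order of that zero, then $f/q\in L^2_a$ (or $f/q\in H^\infty$). The subspace $qL^2_a$ is closed of codimension $\deg q$, and $M_q$ is bounded below.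
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Each factor is continuous on $\overline{\mathbb{D}}$ and unimodular on the circle, which gives one direction. Conversely, if $|f|\to1$, then $f$ has finitely many zeros. Let $q$ be the finite Blaschke product with the same zeros. The maximum principle applied to $f/q$ and $q/f$ gives $|f/q|=1$, so $f/q$ is constant.

(b) For $s$ close to $1$ we have $|\zeta|<|b|$ on $|z|=s$, so $b-\zeta$ and $b$ have the same number of zeros in $|z|<s$ by Rouch\'e's theorem. The set $b^{-1}(C)$ is closed in $\mathbb{D}$ and stays away from the circle because $|b|\to1$.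

(c) The quotient $f/q$ is holomorphic, and $|q|\ge1/2$ near the circle. Hence $qL^2_a$ is the common kernel of the $\deg q$ continuous functionals $f\mapsto f^{(j)}(a)$, where $a$ is a zero of $q$ and $j$ is less than its order; these are linearly independent already on polynomials. An injective operator with closed range is bounded below.
\end{proof}

\begin{lemma}\label{lem:mult}
Let $b:\mathbb{D}\to\mathbb{D}$ be holomorphic and $h\in H^\infty$.
\begin{enumerate}
\item[(a)] Every operator that commutes with $M_b$ commutes with $M_{h\circ b}$, and every closed subspace invariant under $M_b$ is invariant under $M_{h\circ b}$.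
\item[(b)] If $M_b^*e=\bar\lambda e$ with $e\ne0$, then $|\lambda|<1$ and $M_{h\circ b}^*e=\overline{h(\lambda)}\,e$.
\item[(c)] If $|\zeta|=1$, then $(z-\zeta)L^2_a$ is dense in $L^2_a$. Every eigenvector of $M_z^*$ is a multiple of $K_a$ for some $a\in\mathbb{D}$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $r_k\uparrow1$ and let $p_k$ be a Taylor polynomial of $h(r_k\,\cdot)$ with $|p_k-h(r_k\,\cdot)|<1/k$ on $\mathbb{D}$. Then $|p_k|\le\|h\|_\infty+1$ and $p_k\to h$ pointwise on $\mathbb{D}$. By dominated convergence $p_k(M_b)f=(p_k\circ b)f\to(h\circ b)f$ in $L^2_a$ for every $f$, which gives (a).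

In (b), $|\lambda|\,\|e\|^2=|\langle e,be\rangle|\le\|e\|\,\|be\|<\|e\|^2$ because $|b|<1$ on $\mathbb{D}$. For $f\in L^2_a$ we have $\langle e,(p_k\circ b)f\rangle=\overline{p_k(\lambda)}\langle e,f\rangle$; let $k\to\infty$.

In (c), a vector $e\perp(z-\zeta)L^2_a$ satisfies $M_z^*e=\bar\zeta e$, so $e=0$ by (b). If $M_z^*e=\bar ae$ and $e\ne0$, then $|a|<1$ by (b), and $e$ is orthogonal to $(z-a)L^2_a=\{f:f(a)=0\}=\{K_a\}^\perp$.
\end{proof}

\section{The fiber calculus}\label{sec:fiber}

No assumption on zeros is made in this section.

\subsection*{Functions as families of vectors}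

Let $\mathbb{D}'=\{z\in\mathbb{D}:\phi'(z)\ne0\}$. Its complement in $\mathbb{D}$ is closed and discrete, so $\mathbb{D}'$ is connected and the set of critical values of $\phi$ is countable. If $\lambda\in\mathbb{C}$ is not a critical value, then $\phi^{-1}(\lambda)\subset\mathbb{D}'$, and for $f\in L^2_a$ we define
\[
f_\lambda(z)=\frac{f(z)}{\phi'(z)}\qquad(z\in\phi^{-1}(\lambda)).
\]
Inner products $\langle f_\lambda,h_\lambda\rangle$ and norms $\|f_\lambda\|$ are taken in $\ell^2(\phi^{-1}(\lambda))$, which is the zero space when the fiber is empty. The weight $1/\phi'$ is dictated by the Jacobian $|\phi'|^2$. Write $\mathbb{D}'$ as a disjoint union of countably many Borel sets $D_j$, each contained in a disk on which $\phi$ is injective with inverse $\sigma_j$. Then $\int_{D_j}F\,dA=\int_{\phi(D_j)}F(\sigma_j)\,|\phi'(\sigma_j)|^{-2}\,dA$. Summing over $j$ with $F=|f|^2$ gives $\|f\|^2=\int\|f_\lambda\|^2\,dA(\lambda)$, so $f_\lambda\in\ell^2$ for a.e.\ $\lambda$. Summing with $F=f\bar h\,u(\phi)$ gives, for $f,h\in L^2_a$ and bounded Borel $u$,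
\begin{equation}\label{eq:area}
\int_{\mathbb{D}}f\bar h\,u(\phi)\,dA=\int_{\mathbb{C}}u(\lambda)\,\langle f_\lambda,h_\lambda\rangle\,dA(\lambda),
\end{equation}
where $\lambda\mapsto\langle f_\lambda,h_\lambda\rangle$ is integrable and vanishes off $\phi(\mathbb{D})$. The same change of variables shows that the preimage under $\phi$ of a null set is null.

In this picture $M_\phi$ multiplies $f_\lambda$ by $\lambda$. The next lemma says that operators in $\mathcal{V}^*(\phi)$ respect the fibers.

\begin{lemma}\label{lem:fiberwise}
Let $T\in\mathcal{V}^*(\phi)$ and $f,h\in L^2_a$. For a.e.\ $\lambda$,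
\begin{equation}\label{eq:adj}
\langle(Tf)_\lambda,h_\lambda\rangle=\langle f_\lambda,(T^*h)_\lambda\rangle,
\end{equation}
\begin{equation}\label{eq:bound}
\|(Tf)_\lambda\|\le\|T\|\,\|f_\lambda\| .
\end{equation}
\end{lemma}

\begin{proof}
Both $T$ and $T^*$ commute with $M_\phi$, so $\langle\phi^kTf,\phi^lh\rangle=\langle\phi^kf,\phi^lT^*h\rangle$ for $k,l\ge0$. By \eqref{eq:area}, the difference of the two sides of \eqref{eq:adj} integrates to zero against $\lambda^k\bar\lambda^l$. These monomials span a dense subspace of $C(\overline{\phi(\mathbb{D})})$ by the Stone--Weierstrass theorem, so the difference vanishes a.e.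

The operator $R=(\|T\|^2-T^*T)^{1/2}$ is a norm limit of polynomials in $T^*T$, so it lies in $\mathcal{V}^*(\phi)$. Using \eqref{eq:adj} for $T^*$ and for $R$,
\[
\|T\|^2\|f_\lambda\|^2-\|(Tf)_\lambda\|^2=\langle(R^2f)_\lambda,f_\lambda\rangle=\|(Rf)_\lambda\|^2\ge0\quad\text{a.e.}\qedhere
\]
\end{proof}

\subsection*{Matrix entries}

To read off the matrix of $T$ on a fiber we need functions in $L^2_a$ that restrict to the basis vectors $\delta_w$ of $\ell^2(\phi^{-1}(\lambda))$. For $w\in\mathbb{D}$ put
\[
G_w(z)=\frac{\phi(z)-\phi(w)}{z-w}\quad(z\ne w),\qquad G_w(w)=\phi'(w).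
\]
If $\lambda$ is not critical and $w\in\phi^{-1}(\lambda)$, then $G_w$ vanishes at the other points of the fiber, so $(G_w)_\lambda=\delta_w$. The formula $G_w(z)=\int_0^1\phi'(w+s(z-w))\,ds$ shows that $G_w(z)$ is holomorphic in $(z,w)\in\mathbb{D}\times\mathbb{D}$. The maximum principle in $z$, applied on circles of radius tending to $1$, gives $\|G_w\|_\infty\le2\|\phi\|_\infty/(1-|w|)$. Applied to the identity
\[
G_w(z)-G_{w'}(z)=\frac{(\phi(z)-\phi(w))(w-w')}{(z-w)(z-w')}+\frac{\phi(w')-\phi(w)}{z-w'},
\]
it gives
\[
\|G_w-G_{w'}\|_\infty\le\frac{2\|\phi\|_\infty|w-w'|}{(1-|w|)(1-|w'|)}+\frac{|\phi(w)-\phi(w')|}{1-|w'|},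
\]
so $w\mapsto G_w$ is continuous in the sup norm. For $g\in L^2_a$ the function $w\mapsto\langle G_w,g\rangle$ is then continuous, and it is holomorphic by the theorems of Fubini and Morera.

For $T\in\mathcal{V}^*(\phi)$ define
\[
c_T(z,w)=\frac{(TG_w)(z)}{\phi'(z)}\qquad(z\in\mathbb{D}',\ w\in\mathbb{D}).
\]
This is linear in $T$ and holomorphic in $z$. It is holomorphic in $w$ because $(TG_w)(z)=\langle G_w,T^*K_z\rangle$, and jointly continuous because $w\mapsto TG_w$ is norm continuous. A continuous function that is holomorphic in each variable is jointly holomorphic, by the iterated Cauchy formula.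

The entries that matter are those with $z,w$ in the same fiber. Let
\[
\Sigma=\{(z,w)\in\mathbb{D}'\times\mathbb{D}':\phi(z)=\phi(w)\}.
\]
Near $(z_0,w_0)\in\Sigma$ the function $\phi$ has a holomorphic local inverse at $w_0$, so $\Sigma$ is the graph $w=\rho(z)$ of a holomorphic $\rho$ with $\rho(z_0)=w_0$ and $\rho'\neq0$. We say that $w_0$ \emph{continues} to $\rho(z)$ over $z$. Thus $\Sigma$ is a one-dimensional complex manifold, and both coordinate projections are local biholomorphisms. Finitely many distinct points over $z_0$ continue to distinct points over all $z$ near $z_0$.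

One would like to put $f=G_w$ with $w\in\phi^{-1}(\lambda)$ in \eqref{eq:adj}. The difficulty is that \eqref{eq:adj} holds off a null set depending on $f$, and here $f$ depends on $\lambda$. We therefore work with countably many functions $G_\omega$ and pass to the limit. Fix a countable dense set $W\subset\mathbb{D}$. Let $\mathcal{T}\subset\mathcal{V}^*(\phi)$ be a countable set that contains $I$ and is closed under products and adjoints. Let $\mathcal{G}\subset L^2_a$ be a countable set that contains $1$, $G_\omega$ and $G_\omega-G_\eta$ for all $\omega,\eta\in W$, and is mapped into itself by every operator in $\mathcal{T}$. Any finitely many operators in $\mathcal{V}^*(\phi)$ and vectors in $L^2_a$ are contained in such a pair. Call $\lambda$ \emph{good} if it is not a critical value, $g_\lambda\in\ell^2$ for all $g\in\mathcal{G}$, and \eqref{eq:adj}, \eqref{eq:bound} hold at $\lambda$ for all $T\in\mathcal{T}$ and $f,h\in\mathcal{G}$. Almost every $\lambda$ is good, and $\phi(z)$ is good for almost every $z\in\mathbb{D}$.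

\begin{lemma}\label{lem:limit}
Let $\lambda$ be good, $w\in\phi^{-1}(\lambda)$ and $T\in\mathcal{T}$. Then $(TG_\omega)_\lambda\to c_T(\cdot,w)$ in $\ell^2(\phi^{-1}(\lambda))$ as $\omega\to w$ in $W$. In particular $(G_\omega)_\lambda\to\delta_w$.
\end{lemma}

\begin{proof}
For $f\in H^\infty$ we have $\|f_\lambda\|\le\|f\|_\infty\|1_\lambda\|$, and $\|1_\lambda\|<\infty$. So $(G_\omega)_\lambda\to(G_w)_\lambda=\delta_w$ in $\ell^2$. By \eqref{eq:bound} for $G_\omega-G_\eta\in\mathcal{G}$, the vectors $(TG_\omega)_\lambda$ are Cauchy in $\ell^2$. Since $TG_\omega\to TG_w$ in $L^2_a$, the coordinate at $z$ converges to $(TG_w)(z)/\phi'(z)=c_T(z,w)$.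
\end{proof}

\begin{proposition}\label{prop:calc}
Let $S,T\in\mathcal{V}^*(\phi)$.
\begin{enumerate}
\item[(a)] $c_{T^*}(w,z)=\overline{c_T(z,w)}$ for all $(z,w)\in\Sigma$.
\item[(b)] $c_T$ is locally constant on $\Sigma$. In particular $\tau(T):=c_T(z,z)$ does not depend on $z\in\mathbb{D}'$.
\item[(c)] For a.e.\ $\lambda$ and all $z,w\in\phi^{-1}(\lambda)$, $c_{ST}(z,w)=\sum_{v\in\phi^{-1}(\lambda)}c_S(z,v)\,c_T(v,w)$, and the sum converges absolutely.
\item[(d)] For each $f\in L^2_a$ and a.e.\ $z\in\mathbb{D}$,
\[
\frac{(Tf)(z)}{\phi'(z)}=\sum_{w\in\phi^{-1}(\phi(z))}c_T(z,w)\,\frac{f(w)}{\phi'(w)} .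
\]
\item[(e)] $\sum_{w:(z,w)\in\Sigma}|c_T(z,w)|^2\le\tau(TT^*)$ for all $z\in\mathbb{D}'$, with equality for a.e.\ $z$.
\item[(f)] $\tau$ is linear, $\tau(I)=1$, and $\tau(TT^*)=0$ implies $T=0$. For every projection $P\ne0$ in $\mathcal{V}^*(\phi)$, $0<\tau(P)\le1$.
\end{enumerate}
\end{proposition}

\begin{proof}
Choose $\mathcal{T}\ni S,T$ and, for (d), $\mathcal{G}\ni f$. Let $\lambda$ be good, let $z,w\in\phi^{-1}(\lambda)$, and let $\omega\to w$, $\eta\to z$ in $W$. All limits below are given by Lemma~\ref{lem:limit}.

(a) In $\langle(TG_\omega)_\lambda,(G_\eta)_\lambda\rangle=\langle(G_\omega)_\lambda,(T^*G_\eta)_\lambda\rangle$ the left side tends to $c_T(z,w)$ and the right side to $\overline{c_{T^*}(w,z)}$. The pairs $(z,w)\in\Sigma$ with $\phi(z)$ good are dense in $\Sigma$, because $\Sigma$ is locally a graph over $z$. Both sides of (a) are continuous on $\Sigma$.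

(b) Let $\Sigma$ be the graph of $\rho$ over a small disk. The functions $c_T(z,\rho(z))$ and $c_{T^*}(\rho(z),z)$ are holomorphic in $z$, and by (a) they are complex conjugates of each other. A holomorphic function on a disk whose conjugate is holomorphic is constant. The diagonal $\{(z,z):z\in\mathbb{D}'\}$ is a connected subset of $\Sigma$.

(c) The limit of $\langle(STG_\omega)_\lambda,(G_\eta)_\lambda\rangle=\langle(TG_\omega)_\lambda,(S^*G_\eta)_\lambda\rangle$ is $c_{ST}(z,w)=\sum_vc_T(v,w)\overline{c_{S^*}(v,z)}$, an inner product of two $\ell^2$ sequences. By (a), $\overline{c_{S^*}(v,z)}=c_S(z,v)$.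

(d) The limit of $\langle(Tf)_\lambda,(G_\eta)_\lambda\rangle=\langle f_\lambda,(T^*G_\eta)_\lambda\rangle$ is $(Tf)_\lambda(z)=\sum_vf_\lambda(v)\overline{c_{T^*}(v,z)}=\sum_vc_T(z,v)f_\lambda(v)$.

(e) If $\phi(z)$ is good, then (c) and (a) give $\tau(TT^*)=c_{TT^*}(z,z)=\sum_v|c_T(z,v)|^2$. For arbitrary $z\in\mathbb{D}'$, take finitely many points $w$ with $(z,w)\in\Sigma$. They continue to distinct points over every $z'$ near $z$, with the same values of $c_T$ by (b). Choosing $z'$ with $\phi(z')$ good bounds the finite sum by $\tau(TT^*)$.

(f) We have $c_I(z,z)=G_z(z)/\phi'(z)=1$. If $\tau(TT^*)=0$, then $c_T=0$ on $\Sigma$ by (e) and $T=0$ by (d). For a projection $P$, (e) gives $\tau(P)=\tau(PP^*)\ge0$, with strict inequality if $P\neq0$; applying this to $I-P$ gives $\tau(P)\le1$.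
\end{proof}

Part (b) is where both commutation relations are used: commuting with $M_\phi^*$ is what makes the conjugate of $c_T$ holomorphic. We think of $\sum_w|c_T(z,w)|^2$ as the \emph{mass} of $T$ over $z$; part (e) says that it is almost everywhere equal to one constant. For a symmetry $\gamma$ the chain rule gives $c_{U_\gamma}(z,\gamma z)=\phi'(\gamma z)\gamma'(z)/\phi'(z)=1$, so all the mass $\tau(U_\gamma U_\gamma^*)=1$ sits on the graph of $\gamma$.

\subsection*{Quadratic symbols}

\begin{example}\label{ex:quad}
Let $\phi(z)=z^2-az$ with $0\le a<1$. It has $N=2$ zeros. Here $G_w(z)=z+w-a$ and $\mathbb{D}'=\mathbb{D}\setminus\{a/2\}$. Let $\mathbb{L}=\{z:|z|<1,\ |a-z|<1\}$, a convex open set. Then $\Sigma$ has two components, the diagonal and $\kappa=\{(z,a-z):z\in\mathbb{L}\setminus\{a/2\}\}$. An operator $T\in\mathcal{V}^*(\phi)$ is described by two numbers, $\tau(T)$ and the value $c$ of $c_T$ on $\kappa$. Since $\phi'(a-z)=-\phi'(z)$, Proposition~\ref{prop:calc}(d) reads $(Tf)(z)=\tau(T)f(z)-c\,f(a-z)$ for a.e.\ $z\in\mathbb{L}$.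

If $a=0$, then $\mathbb{L}=\mathbb{D}$ and $T=\tau(T)I+c\,U$, where $Uf(z)=-f(-z)$ is the unitary of the symmetry $z\mapsto-z$. So $\mathcal{V}^*(z^2)=\mathbb{C}I+\mathbb{C}U$ is abelian. For the projection $P=(I-U)/2$ onto the even functions, $PG_w=w$ and $c_P(z,w)=w/(2z)$, which equals $\tfrac12$ on the diagonal and $-\tfrac12$ on $\kappa$. On the fiber $\{z,-z\}$ the matrix of $P$ is $\frac12\left(\begin{smallmatrix}1&-1\\-1&1\end{smallmatrix}\right)$. Its trace $N\tau(P)=1$ equals its rank and equals the index of the even subspace.

If $a>0$, then $\kappa$ lies over $\mathbb{L}$ only, and $\mathbb{D}\setminus\mathbb{L}$ has positive area. The mass is $|\tau(T)|^2+|c|^2$ over $\mathbb{L}$ and $|\tau(T)|^2$ over $\mathbb{D}\setminus\mathbb{L}$. By Proposition~\ref{prop:calc}(e) these agree, so $c=0$ and $\mathcal{V}^*(\phi)=\mathbb{C}I$. Theorem~\ref{thm:A} holds with $b=z$ and $\psi=\phi$, because for the symbol $z$ the surface is the diagonal alone and $\mathcal{V}^*(z)=\mathbb{C}I$. In this case $\deg b<N$.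
\end{example}

The example contains both main ideas. Trace against rank counts the zeros. Conservation of mass forbids $c_T$ to live on a component whose sheets run into the boundary circle while $z$ stays inside the disk.

\section{Counting zeros}\label{sec:count}

\begin{proposition}\label{prop:count}
Let $M\ne0$ be a reducing subspace with $n=\dim(M\ominus\phi M)<\infty$. Then the number $N$ of zeros of $\phi$, counted with multiplicity, is finite, and $N\,\tau(P_M)\le n$.
\end{proposition}

We take finitely many zeros, a small value $\lambda$, and the points of $\phi^{-1}(\lambda)$ near these zeros. The matrix of $P_M$ on those points has constant diagonal $\tau(P_M)$, so its trace counts them. The work lies in bounding its rank by $n$, since $n$ is defined at $\lambda=0$, where the points of the fiber may collide and the weight $1/\phi'$ may blow up. We first choose coordinates that remain valid at $\lambda=0$.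

\subsection*{Charts at the zeros}

Let $a_1,\dots,a_J$ be distinct zeros of $\phi$, of orders $m_1,\dots,m_J$, and put $N'=\sum_im_i$. Near $a_i$ write $\phi=(z-a_i)^{m_i}g_i$ with $g_i(a_i)\ne0$, and put $t_i=(z-a_i)g_i^{1/m_i}$. Then $\phi=t_i^{m_i}$, and the $t_i$ are biholomorphic on disjoint open neighborhoods of the $a_i$. Choose $\varepsilon>0$ so small that the image of each $t_i$ contains the closed disk $|t|\le\varepsilon^{1/m_i}$, and put
\begin{equation}\label{eq:charts}
U_i=t_i^{-1}\big(\{|t|<\varepsilon^{1/m_i}\}\big),\qquad U=\bigcup_iU_i,\qquad\Delta_\varepsilon=\{|\lambda|<\varepsilon\}.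
\end{equation}
The $U_i$ are disjoint and connected, with compact closure in $\mathbb{D}$, and $|\phi|=\varepsilon$ on $\partial U_i$. For $0\ne\lambda\in\Delta_\varepsilon$ the set $U\cap\phi^{-1}(\lambda)$ has exactly $N'$ points, and they lie in $\mathbb{D}'$ because $\phi'=m_it_i^{m_i-1}t_i'$ on $U_i$.

For $f\in L^2_a$ define $\tilde f_i$ by $\tilde f_i(t_i(z))=f(z)/t_i'(z)$, that is, $f\,dz=\tilde f_i\,dt$. Grouping the Taylor coefficients of $\tilde f_i$ by residue class modulo $m_i$ gives unique holomorphic functions $u_{i,j}(f)$ on $\Delta_\varepsilon$ with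
\[
\tilde f_i(t)=\sum_{j=0}^{m_i-1}t^j\,u_{i,j}(f)(t^{m_i}).
\]
Let $u(f)$ be the vector of these $N'$ functions. The map $f\mapsto u(f)$ is linear, and $u(\phi f)=\lambda\,u(f)$, where $\lambda$ is the coordinate on $\Delta_\varepsilon$. The formula $t^ju_{i,j}(f)(t^{m_i})=m_i^{-1}\sum_{\xi^{m_i}=1}\xi^{-j}\tilde f_i(\xi t)$ and the maximum principle bound $|u_{i,j}(f)|$ on $|\lambda|\le s^{m_i}$ by $s^{-j}\max_{|t|=s}|\tilde f_i|$. So $f_k\to f$ in $L^2_a$ implies $u(f_k)\to u(f)$ locally uniformly.

\begin{lemma}\label{lem:rank}
For every $\lambda\in\Delta_\varepsilon$, $\dim\{u(f)(\lambda):f\in M\}\le n$.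
\end{lemma}

At $\lambda=0$ this is immediate, because $u(g)(0)=0$ for $g\in\operatorname{cl}(\phi M)$. But vectors that are dependent at $0$ may be independent nearby, so the bound does not propagate by continuity. The remedy is to choose functions whose determinant vanishes at $0$ to the least possible order; such functions leave no room for dividing by $\phi$.

\begin{proof}
Suppose the dimension is at least $r\ge1$ at some point of $\Delta_\varepsilon$. For a set $\mathcal{I}$ of $r$ of the indices $(i,j)$ and $f_1,\dots,f_r\in M$, let $D_{\mathcal{I}}(f_1,\dots,f_r)$ be the determinant of the $r\times r$ matrix $(u_s(f_l))_{s\in\mathcal{I},\,l\le r}$, a holomorphic function on $\Delta_\varepsilon$. By assumption some such determinant is not identically zero. Among those that are not, choose $D_{\mathcal{I}}(f_1,\dots,f_r)$ with the least order $d$ of vanishing at $0$, and write $D=D_{\mathcal{I}}$.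

We claim that $f_1,\dots,f_r$ are linearly independent modulo $\operatorname{cl}(\phi M)$; this gives $r\le n$. Otherwise, after relabeling, $g=\sum_l\alpha_lf_l\in\operatorname{cl}(\phi M)$ with $\alpha_1\ne0$. Since $D$ is multilinear and alternating, $D(g,f_2,\dots,f_r)=\alpha_1D(f_1,\dots,f_r)$ has order exactly $d$. Write $g=\lim_k\phi h_k$ with $h_k\in M$. Then
\[
D(g,f_2,\dots,f_r)=\lim_k\lambda\,D(h_k,f_2,\dots,f_r)
\]
locally uniformly. By minimality each $D(h_k,f_2,\dots,f_r)$ is identically zero or has order at least $d$. So the derivatives of orders $0,\dots,d$ of the right side vanish at $0$ for each $k$, and the limit has order at least $d+1$, a contradiction.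
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:count}]
Let $P=P_M$, and let $0\ne\lambda\in\Delta_\varepsilon$ be a value at which Proposition~\ref{prop:calc}(c) holds for $S=T=P$. Let $z_1,\dots,z_{N'}$ be the points of $U\cap\phi^{-1}(\lambda)$. If $z_k\in U_i$ and $t=t_i(z_k)$, then
\[
\frac{f(z_k)}{\phi'(z_k)}=\frac{\tilde f_i(t)}{m_it^{m_i-1}}=\sum_{j<m_i}\frac{t^j}{m_it^{m_i-1}}\,u_{i,j}(f)(\lambda).
\]
So the vector $(f(z_k)/\phi'(z_k))_k$ is a fixed linear image of $u(f)(\lambda)$, and by Lemma~\ref{lem:rank} these vectors, for $f\in M$, form a space of dimension at most $n$. The $l$-th column of $\Gamma=(c_P(z_k,z_l))_{k,l}$ is the vector for $f=PG_{z_l}\in M$. Hence $\operatorname{rank}\Gamma\le n$.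

By Proposition~\ref{prop:calc}(a), $\Gamma=\Gamma^*$. By parts (c) and (a) applied to $P=PP$,
\[
(\Gamma-\Gamma^2)_{kl}=\sum_{v}c_P(z_k,v)\,\overline{c_P(z_l,v)},
\]
where $v$ runs over the points of $\phi^{-1}(\lambda)$ outside $U$. This is a Gram matrix, so $\Gamma-\Gamma^2\ge0$ and every eigenvalue of $\Gamma$ lies in $[0,1]$. All diagonal entries of $\Gamma$ equal $\tau(P)$. Therefore $N'\tau(P)=\operatorname{tr}\Gamma\le\operatorname{rank}\Gamma\le n$. Since $\tau(P)>0$ and the finite set of zeros was arbitrary, the proposition follows.
\end{proof}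

This is the only place in the proof of Theorem~\ref{thm:A} where the subspace $M$ and its index are used.

\section{Conservation of mass off a polar set}\label{sec:mass}

In Example~\ref{ex:quad} equality almost everywhere in Proposition~\ref{prop:calc}(e) was enough. In general it is not: a null set such as an arc can separate the disk, and across it one sheet of $\Sigma$ could disappear while another, carrying the same mass, appears. We need equality outside a set that neither separates the disk nor obstructs the continuation of bounded holomorphic functions. Polar sets have both properties. Again no assumption on zeros is made.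

\subsection*{Facts from potential theory}

Our reference is \cite{Ransford}. Let $\mu$ be a finite positive Borel measure on $\mathbb{C}$ with compact support. Its \emph{potential} $p_\mu(\zeta)=\int\log\frac1{|\zeta-\lambda|}\,d\mu(\lambda)$ is lower semicontinuous with values in $(-\infty,\infty]$. The measure has \emph{finite energy} if $\int p_\mu\,d\mu<\infty$; such a measure has no atoms. A set is \emph{polar} if no nonzero measure with compact support in the set has finite energy. So a set is polar exactly when all its compact subsets are, and subsets of polar sets are polar. We use three theorems.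
\begin{enumerate}
\item[(P1)] \emph{Frostman's theorem.} A compact set $C$ that is not polar carries a probability measure $\nu$ of least energy, its equilibrium measure, and $p_\nu$ is bounded above on $\mathbb{C}$.
\item[(P2)] \emph{Continuity principle} \cite[Thm 3.1.3]{Ransford}. If the restriction of $p_\mu$ to the support of $\mu$ is finite and continuous, then $p_\mu$ is continuous on $\mathbb{C}$.
\item[(P3)] \emph{Removability} \cite[\S3.6]{Ransford}. If $F$ is a relatively closed polar subset of a domain $D$, then $D\setminus F$ is connected and dense in $D$, and bounded harmonic functions on $D\setminus F$ extend harmonically to $D$.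
\end{enumerate}
In (P3) a bounded holomorphic function extends holomorphically: extend its real and imaginary parts, and note that the Cauchy--Riemann equations persist on $D$ by density.

\subsection*{Canonical factorization}

Every $f\in H^\infty$, $f\not\equiv0$, factors as $f=BSO$. Here $B$ is the Blaschke product over the zeros $w_1,w_2,\dots$ of $f$, with factors $\frac{|w|}{w}\frac{w-z}{1-\bar wz}$ (and $z$ when $w=0$); $S(z)=\exp\big(-\int\frac{\zeta+z}{\zeta-z}\,d\sigma(\zeta)\big)$ with $\sigma$ a positive singular measure on the circle $\mathbb{T}$; and $O\in H^\infty$ is outer, which means that $\log|O|$ is the Poisson integral of the boundary function $\log|f(e^{it})|$. For outer $O$ the subspace $OH^2$ is dense in $H^2$. If $B_k$ is the product of the first $k$ factors, then the tails $\theta_k=B/B_k$ satisfy $|\theta_k|\le1$ and $\theta_k\to1$ pointwise on $\mathbb{D}$ (and $\theta_k=1$ eventually if there are finitely many zeros).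

The means $\frac1{2\pi}\int\log|f(re^{it})|\,dt$ increase with $r$ by subharmonicity, and
\begin{equation}\label{eq:means}
\lim_{r\uparrow1}\frac1{2\pi}\int_0^{2\pi}\log|f(re^{it})|\,dt=\frac1{2\pi}\int_0^{2\pi}\log|f(e^{it})|\,dt-\sigma(\mathbb{T}).
\end{equation}
Indeed, $\log|O|$ and $\log|S|$ are harmonic, so their means are $\log|O(0)|$ and $\log|S(0)|$, the two terms on the right. The limit for $B$ is at most $0$; it equals the limit for $\theta_k$, since $|B_k|\to1$ at the circle; and that limit is at least $\log|\theta_k(0)|$, which tends to $0$.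

Let $\sigma_\lambda$ be the singular measure of $\phi-\lambda$, and let $X$ be the set of $\lambda\in\phi(\mathbb{D})$ that are critical values of $\phi$ or have $\sigma_\lambda\ne0$.

\begin{lemma}[Frostman--Rudin]\label{lem:FR}
The set $X$ is polar.
\end{lemma}

\begin{proof}
Suppose a compact set $C\subset X$ is not polar. We integrate \eqref{eq:means} for $f=\phi-\lambda$ against a measure on $C$; to pass to the boundary, the measure needs a continuous potential.

Let $\nu$ be as in (P1), so $p_\nu$ is a finite Borel function. By Lusin's theorem there is a compact $C_1\subset C$ with $\nu(C_1)>0$ on which $p_\nu$ is continuous. Let $\mu=\nu|_{C_1}$ and $\mu'=\nu-\mu$. Since $p_\mu+p_{\mu'}=p_\nu$ is finite, both terms are finite. On $C_1$, $p_\mu=p_\nu-p_{\mu'}$ is a continuous function minus a lower semicontinuous one, so it is upper semicontinuous, and it is also lower semicontinuous. By (P2), $p=p_\mu$ is continuous on $\mathbb{C}$. Being finite, it shows that $\mu$ has no atoms.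

Put $\Lambda_r(\lambda)=\frac1{2\pi}\int\log|\phi(re^{it})-\lambda|\,dt$ for $0<r\le1$, using radial boundary values when $r=1$. The integrand is bounded above for $\lambda\in C_1$, and $p$ is bounded on $\overline{\phi(\mathbb{D})}$, so Fubini's theorem gives
\[
\int\Lambda_r\,d\mu=-\frac1{2\pi}\int_0^{2\pi}p(\phi(re^{it}))\,dt\qquad(0<r\le1),
\]
all quantities being finite. By continuity of $p$ and bounded convergence, $\int\Lambda_r\,d\mu\to\int\Lambda_1\,d\mu$ as $r\uparrow1$. By \eqref{eq:means}, $\Lambda_r(\lambda)\uparrow\Lambda_1(\lambda)-\sigma_\lambda(\mathbb{T})$, and monotone convergence gives $\int\Lambda_r\,d\mu\to\int(\Lambda_1-\sigma_\lambda(\mathbb{T}))\,d\mu$. Hence $\int\sigma_\lambda(\mathbb{T})\,d\mu(\lambda)=0$, and $\sigma_\lambda=0$ for $\mu$-a.e.\ $\lambda$. The critical values form a countable set, which is $\mu$-null. So $C_1\subset X$ is $\mu$-null, contradicting $\mu(C_1)>0$.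
\end{proof}

\begin{corollary}\label{cor:polar}
The set $\phi^{-1}(X)$ is polar.
\end{corollary}

\begin{proof}
Suppose $\nu\ne0$ has finite energy and compact support $C\subset\phi^{-1}(X)$. It has no atoms, so $\nu(C\cap\mathbb{D}')>0$. Cover $\mathbb{D}'$ by countably many closed disks in $\mathbb{D}'$ on which $\phi$ is injective. For one of them the intersection $C_1$ with $C$ has $\nu(C_1)>0$. The kernel $\log\frac1{|z-w|}$ is bounded below on $C\times C$, so $\nu|_{C_1}$ has finite energy. On the compact set $C_1\times C_1$ the function $G_w(z)$ is continuous and nonzero, so $\log|\phi(z)-\phi(w)|-\log|z-w|=\log|G_w(z)|$ is bounded. The image of $\nu|_{C_1}$ under $\phi$ is then a nonzero measure of finite energy supported in the compact set $\phi(C_1)\subset X$, contradicting Lemma~\ref{lem:FR}.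
\end{proof}

When $\lambda\notin X$, the closure of $(\phi-\lambda)L^2_a$ is determined by the fiber alone. Then the value of $Tg$ at a point of the fiber depends only on the values of $g$ on the fiber, and no mass is lost.

\begin{proposition}\label{prop:mass}
If $z\in\mathbb{D}$ and $\phi(z)\notin X$, then $\sum_{w\in\phi^{-1}(\phi(z))}|c_T(z,w)|^2=\tau(TT^*)$ for every $T\in\mathcal{V}^*(\phi)$.
\end{proposition}

\begin{proof}
The inequality $\le$ is Proposition~\ref{prop:calc}(e). Let $\lambda=\phi(z)$. Then $\phi-\lambda=BO$ with $O$ outer and $B$ a Blaschke product with simple zeros $w_1,w_2,\dots$, the points of the fiber. Let $B_k,\theta_k$ be as above.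

First, \emph{if $g\in L^2_a$ vanishes at every $w_i$, then $(Tg)(z)=0$.} The subspace $OL^2_a$ is dense in $L^2_a$, since $OH^2$ is dense in $H^2$ and $H^2$ embeds continuously and densely in $L^2_a$. Hence $BL^2_a\subset\operatorname{cl}((\phi-\lambda)L^2_a)$. By Lemma~\ref{lem:fbp}(c), $g/B_k\in L^2_a$, and $B\cdot(g/B_k)=\theta_kg\to g$ by dominated convergence. So $g\in\operatorname{cl}((\phi-\lambda)L^2_a)$. The operator $T$ maps $(\phi-\lambda)L^2_a$, hence its closure, into that closure, and every function in it vanishes at $z$.

Let $f=T^*G_z$. Then $(Tf)(z)/\phi'(z)=c_{TT^*}(z,z)=\tau(TT^*)$, and $f(w_i)/\phi'(w_i)=c_{T^*}(w_i,z)=\overline{c_T(z,w_i)}$. The function $f_k=\theta_kf$ vanishes at $w_i$ for $i>k$, so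
\[
g_k=f_k-\sum_{i\le k}\frac{f_k(w_i)}{\phi'(w_i)}\,G_{w_i}
\]
vanishes on the whole fiber. From $(Tg_k)(z)=0$ we get
\[
\frac{(Tf_k)(z)}{\phi'(z)}=\sum_{i\le k}\theta_k(w_i)\,\overline{c_T(z,w_i)}\,c_T(z,w_i),
\]
and the modulus of the right side is at most $\sum_i|c_T(z,w_i)|^2$. As $k\to\infty$, $f_k\to f$ in $L^2_a$, so the left side tends to $\tau(TT^*)$.
\end{proof}

\section{Admissible components}\label{sec:adm}

By Proposition~\ref{prop:calc}(b), each $c_T$ is constant on each connected component of $\Sigma$. Call a component $\kappa$ \emph{admissible} if $c_T|_\kappa\ne0$ for some $T\in\mathcal{V}^*(\phi)$, and let $\mathcal{A}$ be the set of admissible components. By Proposition~\ref{prop:calc}(d), only these enter the action of $\mathcal{V}^*(\phi)$. The diagonal is connected, closed in $\Sigma$, and open in $\Sigma$ because $\phi$ is locally injective on $\mathbb{D}'$; so it is a component, and it is admissible since $\tau(I)=1$. If $\kappa\in\mathcal{A}$, then $\kappa^*=\{(w,z):(z,w)\in\kappa\}$ is a component, and it is admissible by Proposition~\ref{prop:calc}(a).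

We use \emph{continuity of roots}: if monic polynomials of a fixed degree converge coefficientwise, their roots, listed with multiplicity, can be numbered so as to converge to the roots of the limit.

\subsection*{Each admissible component is algebraic over $H^\infty$}

\begin{lemma}\label{lem:Q}
Let $\kappa\in\mathcal{A}$. There are an integer $d_\kappa\ge1$, a dense open set $O_\kappa\subset\mathbb{D}'$ and a monic polynomial $Q_\kappa(z,x)$ of degree $d_\kappa$ in $x$, with coefficients in $H^\infty$, such that for $z\in O_\kappa$ there are exactly $d_\kappa$ points $w$ with $(z,w)\in\kappa$, they depend locally holomorphically on $z$, and $Q_\kappa(z,x)=\prod_{w:(z,w)\in\kappa}(x-w)$.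
\end{lemma}

\begin{proof}
Fix $T$ with $c_T|_\kappa=c\ne0$ and put $s=\tau(TT^*)$. For $z\in\mathbb{D}'$ let $N_\kappa(z)$ be the number of $w$ with $(z,w)\in\kappa$. By Proposition~\ref{prop:calc}(e), $N_\kappa(z)\le s/|c|^2$.

\emph{$N_\kappa$ is constant near every $z$ with $\phi(z)\notin X$.} By Proposition~\ref{prop:mass} there is a finite subset $Y$ of the fiber through $z$ that contains all $w$ with $(z,w)\in\kappa$ and satisfies $\sum_{w\in Y}|c_T(z,w)|^2>s-|c|^2$. Over $z'$ in a small disk about $z$, the points of $Y$ continue to distinct points, in the same components of $\Sigma$ and with the same values of $c_T$. Exactly $N_\kappa(z)$ of them belong to $\kappa$. A further point of $\kappa$ over $z'$ would raise the mass over $z'$ above $s$, contradicting Proposition~\ref{prop:calc}(e). So $N_\kappa(z')=N_\kappa(z)$.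

Let $O_\kappa$ be the open set of points of $\mathbb{D}'$ near which $N_\kappa$ is constant. Then $F=\mathbb{D}\setminus O_\kappa$ is relatively closed in $\mathbb{D}$, and $F\subset\phi^{-1}(X)$, because critical points are mapped into $X$. By Corollary~\ref{cor:polar} and (P3), $O_\kappa$ is connected and dense, so $N_\kappa$ has a constant value $d_\kappa$ on it. The projection of $\kappa$ to the first coordinate is a nonempty open set and meets $O_\kappa$, so $d_\kappa\ge1$. Near a point of $O_\kappa$, the continuations of the $d_\kappa$ points of $\kappa$ over it are all the points of $\kappa$, since the count is constant. So the coefficients of the product are holomorphic on $O_\kappa$, and they are bounded because $|w|<1$. By (P3) they extend to $H^\infty$.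
\end{proof}

At points of $F$ the roots of $Q_\kappa(z,\cdot)$ are only limits, and could a priori lie on the unit circle. They do not.

\begin{lemma}\label{lem:roots}
Let $\kappa\in\mathcal{A}$.
\begin{enumerate}
\item[(a)] For every $z\in\mathbb{D}$, all roots of $Q_\kappa(z,\cdot)$ lie in $\mathbb{D}$.
\item[(b)] The set $\{(z,w)\in\mathbb{D}\times\mathbb{D}:Q_\kappa(z,w)=0\}$ is the closure of $\kappa$ in $\mathbb{D}\times\mathbb{D}$.
\item[(c)] If $z,w\in\mathbb{D}$ and $Q_\kappa(z,w)=0$, then $\phi(z)=\phi(w)$ and $Q_{\kappa^*}(w,z)=0$.
\end{enumerate}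
\end{lemma}

\begin{proof}
(a) By density of $O_\kappa$ and continuity of roots, the roots lie in $\overline{\mathbb{D}}$. Let $|\zeta|=1$ and $d=d_\kappa$. We take a $d$-th root of $Q_\kappa(\cdot,\zeta)$ with values in a half plane. For $|w|<1$ the number $1-\bar\zeta w$ has positive real part and modulus less than $2$. So, with the principal logarithm,
\[
g(z)=\exp\Big(\frac1d\sum_{w:(z,w)\in\kappa}\operatorname{Log}(1-\bar\zeta w)\Big)\qquad(z\in O_\kappa)
\]
is holomorphic, $|g|\le2$, $|\arg g|<\pi/2$, and $g^d=\zeta^{-d}Q_\kappa(\cdot,\zeta)$. By (P3) $g$ extends holomorphically to $\mathbb{D}$; by density $\operatorname{Re}g\ge0$ and the formula for $g^d$ persists. If $Q_\kappa(z_*,\zeta)=0$, then $g(z_*)=0$ is a boundary point of the half plane containing $g(\mathbb{D})$, so $g\equiv0$ by the open mapping theorem. This contradicts $g\ne0$ on $O_\kappa$.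

(b) If $Q_\kappa(z,w)=0$, take $z_k\to z$ in $O_\kappa$ and roots $w_k\to w$ of $Q_\kappa(z_k,\cdot)$; then $(z_k,w_k)\in\kappa$. Conversely, the zero set is closed and contains the part of $\kappa$ over $O_\kappa$, which is dense in $\kappa$ since $\kappa$ is locally a graph over $z$.

(c) The equation $\phi(z)=\phi(w)$ holds on $\kappa$, hence on its closure, and the closure of $\kappa^*$ is the mirror image of the closure of $\kappa$.
\end{proof}

\subsection*{Finiteness}

So far $\phi$ was arbitrary, and $\mathcal{A}$ may be infinite: in Example~\ref{ex:cover} the graph of every deck transformation $\gamma$ is a component with $c_{U_\gamma}=1$. \emph{For the rest of this section and in Section~\ref{sec:b} we assume the hypothesis of Theorem~\ref{thm:A}.} It enters only through the consequence, given by Proposition~\ref{prop:count}, that $\phi$ has $N$ zeros with $1\le N<\infty$. Take the charts \eqref{eq:charts} for \emph{all} the zeros $a_1,\dots,a_J$, so that $N'=N$.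

The fiber over $0$ is finite, but a fiber over a small $\lambda\neq0$ may have points outside $U$. For $\phi=z^2-z$, which has one zero in $\mathbb{D}$, a small positive $z$ shares its value with $1-z$. The next lemma says that admissible components never join $U$ to such points.

\begin{lemma}\label{lem:trap}
If $z\in U$, $\kappa\in\mathcal{A}$ and $Q_\kappa(z,w)=0$, then $w\in U\cap\phi^{-1}(\phi(z))$. The set $\mathcal{A}$ is finite.
\end{lemma}

\begin{proof}
Since $|\phi|=\varepsilon$ on $\partial U_i$, the set $U$ is relatively closed in $\phi^{-1}(\Delta_\varepsilon)$. So $\phi^{-1}(\Delta_\varepsilon)$ is the disjoint union of the open sets $U$ and $U'=\phi^{-1}(\Delta_\varepsilon)\setminus U$. For $z\in U_i$ all roots of $Q_\kappa(z,\cdot)$ lie in $\phi^{-1}(\phi(z))\subset U\cup U'$ by Lemma~\ref{lem:roots}. By continuity of roots, the set of $z\in U_i$ with all roots in $U$ is open, and so is its complement in $U_i$, the set of $z$ with some root in $U'$. The first set contains $a_i$, because the roots of $Q_\kappa(a_i,\cdot)$ are zeros of $\phi$ and all zeros lie in $U$. Since $U_i$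 is connected, the first set is all of $U_i$.

Let $\mathcal{A}'\subset\mathcal{A}$ be finite, and choose $z\in U_1\setminus\{a_1\}$ in the dense open set $\bigcap_{\kappa\in\mathcal{A}'}O_\kappa$; here we use $J\ge1$. Distinct components give disjoint sets of points over $z$, all contained in $U\cap\phi^{-1}(\phi(z))$, which has $N$ elements. Hence $|\mathcal{A}'|\le\sum_{\kappa\in\mathcal{A}'}d_\kappa\le N$.
\end{proof}

\section{The Blaschke product $b$}\label{sec:b}

Let $Q=\prod_{\kappa\in\mathcal{A}}Q_\kappa$, a monic polynomial in $x$ with coefficients in $H^\infty$. We want a function $b$ with $b(z)=b(w)$ whenever $Q(z,w)=0$. This relation on $\mathbb{D}$ is reflexive, because the diagonal contributes the factor $x-z$, and symmetric by Lemma~\ref{lem:roots}(c). Transitivity is not evident, since terms may cancel in the product formula of Proposition~\ref{prop:calc}(c). So we pass to the equivalence relation that it generates, write $[z]$ for the class of $z$, and show that the classes are again root sets of one polynomial. By Lemma~\ref{lem:roots}(c), $\phi$ is constant on classes.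

\subsection*{Polynomials with holomorphic coefficients}

\begin{lemma}\label{lem:poly}
Let $\Pi(z,x)$ be monic of degree $d$ in $x$ with coefficients holomorphic on $\mathbb{D}$. Let $\nu$ be the largest number of distinct roots of $\Pi(z,\cdot)$, $z\in\mathbb{D}$, and let $E_\Pi$ be the set of $z$ with fewer than $\nu$ distinct roots.
\begin{enumerate}
\item[(a)] $E_\Pi$ is a closed discrete subset of $\mathbb{D}$.
\item[(b)] Near each $z_0\notin E_\Pi$ the distinct roots are $\nu$ holomorphic functions of $z$ with constant multiplicities.
\item[(c)] If all roots lie in $\mathbb{D}$ for all $z$, and $H$ is a symmetric holomorphic function on $\mathbb{D}^d$, then $H$ evaluated at the roots of $\Pi(z,\cdot)$, listed with multiplicity, is holomorphic in $z\in\mathbb{D}$.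
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $\pi_k(z)$ be the sum of the $k$-th powers of the roots with multiplicity; it is a polynomial in the coefficients, hence holomorphic. The Hankel matrix $(\pi_{i+j}(z))_{0\le i,j<d}$ equals $\sum_ym_yv_yv_y^{T}$, summed over the distinct roots $y$ with multiplicities $m_y$, where $v_y=(1,y,\dots,y^{d-1})^T$. The $v_y$ are linearly independent (Vandermonde), so the rank of the matrix is the number of distinct roots. Thus $E_\Pi$ is the common zero set of the $\nu\times\nu$ minors, which are holomorphic and not all identically zero.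

(b) Take disjoint closed disks centered at the $\nu$ distinct roots $y$ of $\Pi(z_0,\cdot)$. For $z$ near $z_0$ the disk about $y$ contains $m_y$ roots with multiplicity in its interior, by continuity of roots. There are at most $\nu$ distinct roots, so each disk contains exactly one. It equals $\frac1{2\pi i\,m_y}\oint x\,\frac{\partial_x\Pi(z,x)}{\Pi(z,x)}\,dx$ over the boundary circle, which is holomorphic in $z$.

(c) The function is continuous by continuity of roots and holomorphic off $E_\Pi$ by (b), so the points of $E_\Pi$ are removable singularities.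
\end{proof}

\subsection*{The classes}

\begin{lemma}\label{lem:class}
There are an integer $m$ with $1\le m\le N$, a closed discrete set $E\subset\mathbb{D}$ and a monic polynomial $\chi(z,x)$ of degree $m$ in $x$ with coefficients in $H^\infty$ such that, for every $z\in\mathbb{D}$, the class $[z]$ is the root set of $\chi(z,\cdot)$, and $|[z]|=m$ if and only if $z\notin E$. In particular $E$ is a union of classes.
\end{lemma}

\begin{proof}
Put $Q_1=Q$ and $Q_{\ell+1}(z,x)=\prod_yQ(y,x)$, the product over the roots $y$ of $Q_\ell(z,\cdot)$ with multiplicity. By induction, using Lemmas~\ref{lem:roots}(a) and~\ref{lem:poly}(c), each $Q_\ell$ is monic with holomorphic coefficients and has all its roots in $\mathbb{D}$. The root set $R_\ell(z)$ of $Q_\ell(z,\cdot)$ consists of the points reached from $z$ in $\ell$ steps of the relation. By reflexivity $R_\ell(z)\subset R_{\ell+1}(z)$, and by symmetry $\bigcup_\ell R_\ell(z)=[z]$.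

Let $\nu_\ell=\max_z|R_\ell(z)|$; the sequence is nondecreasing. For $z\in U_1\setminus\{a_1\}$, repeated use of Lemma~\ref{lem:trap} gives $R_\ell(z)\subset U\cap\phi^{-1}(\phi(z))$, so $|R_\ell(z)|\le N$. By Lemma~\ref{lem:poly}(a) the maximum $\nu_\ell$ is attained at some such $z$, so $\nu_\ell\le N$. Hence $\nu_\ell$ equals a constant $m\le N$ for $\ell\ge\ell_0$. For such $\ell$, the sets $R_{\ell_0}(z)\subset R_\ell(z)$ both have $m$ points off a closed discrete set, so they agree there. For arbitrary $z$ and $w\in R_\ell(z)$, take $z_k\to z$ off that set and roots $w_k\in R_\ell(z_k)=R_{\ell_0}(z_k)$ with $w_k\to w$; then $Q_{\ell_0}(z,w)=\lim Q_{\ell_0}(z_k,w_k)=0$. So $[z]=R_{\ell_0}(z)$ for every $z\in\mathbb{D}$.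

Let $E=E_{Q_{\ell_0}}=\{z:|[z]|<m\}$, and for $z\notin E$ put $\chi(z,x)=\prod_{w\in[z]}(x-w)$. The coefficients are holomorphic off $E$ by Lemma~\ref{lem:poly}(b) and bounded, so they extend to $H^\infty$. The polynomials $\chi(z,\cdot)$ and $Q_{\ell_0}(z,\cdot)$ have the same root set for $z\notin E$. The limiting argument just given, applied in both directions, shows that they have the same root set for all $z$.
\end{proof}

\subsection*{Definition and properties of $b$}

A function constant on classes is obtained from any symmetric function of the roots of $\chi$. To get a Blaschke product of degree exactly $m$ we take a product of M\"obius factors centered at a point with a full class. Fix $w_0\in\mathbb{D}\setminus E$, let $\beta(w)=\frac{w-w_0}{1-\bar w_0w}$, and let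
\[
b(z)=\prod_w\beta(w),
\]
the product over the roots $w$ of $\chi(z,\cdot)$ with multiplicity. By Lemma~\ref{lem:poly}(c), $b$ is holomorphic on $\mathbb{D}$, and $|b|<1$.

\begin{lemma}\label{lem:b}
The function $b$ is a finite Blaschke product of degree $m$ with simple zeros, and $b^{-1}(b(z))=[z]$ for $z\notin E$.
\end{lemma}

\begin{proof}
For $r<1$ let $C_r=\bigcup_{|w|\le r}[w]$. It is compact: if $x_k\in[w_k]$, $w_k\to w$ and $x_k\to x\in\overline{\mathbb{D}}$, then $\chi(w,x)=0$, so $x\in[w]\subset C_r$. If $w\in[z]$ and $|w|\le r$, then $z\in[w]\subset C_r$. So for $z\notin C_r$ all roots of $\chi(z,\cdot)$ have modulus greater than $r$. Consequently $|b(z)|\to1$ as $|z|\to1$, and $b$ is a finite Blaschke product by Lemma~\ref{lem:fbp}(a).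

The zeros of $b$ are the $z_*$ with $w_0\in[z_*]$, that is, the $m$ points of $[w_0]$, none of which lies in $E$. Fix one. Near $z_*$ the class $[z]$ consists of $m$ distinct holomorphic branches; let $\rho$ be the one with $\rho(z_*)=w_0$. Near $w_0$ let $\sigma$ be the branch with $\sigma(w_0)=z_*$. For $w$ near $w_0$, both $w$ and $\rho(\sigma(w))$ lie in $[w]=[\sigma(w)]$ and are close to $w_0$. Only one point of $[w]$ is close to $w_0$, so $\rho(\sigma(w))=w$, and the chain rule gives $\rho'(z_*)\ne0$. Thus $\beta\circ\rho$ has a simple zero at $z_*$, while the other $m-1$ factors of $b$ do not vanish there. Hence $\deg b=m$.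

For $z\notin E$ the value $b(z)=\prod_{w\in[z]}\beta(w)$ depends only on the class, and the class avoids $E$. So $[z]\subset b^{-1}(b(z))$. The left side has $m$ points and the right side at most $m$, by Lemma~\ref{lem:fbp}(b).
\end{proof}

\begin{proposition}\label{prop:factor}
There is $\psi\in H^\infty$ with $\phi=\psi\circ b$, and $\mathcal{V}^*(\phi)=\mathcal{V}^*(b)$.
\end{proposition}

\begin{proof}
For compact $C\subset\mathbb{D}$ the set $E\cap b^{-1}(C)$ is finite by Lemma~\ref{lem:fbp}(b), so $b(E)$ is closed and discrete in $\mathbb{D}$. For $\zeta\in\mathbb{D}\setminus b(E)$ the fiber $b^{-1}(\zeta)$ is one class of $m$ distinct points. So $\zeta$ is not a critical value of $b$, and $\psi(\zeta)=\phi(z)$, $z\in b^{-1}(\zeta)$, is well defined. It is bounded, and holomorphic because locally it is $\phi$ composed with a local inverse of $b$. Extend $\psi$ across $b(E)$. Then $\phi=\psi\circ b$ off the countable set $b^{-1}(b(E))$, hence everywhere.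

Let $T\in\mathcal{V}^*(\phi)$ and $f\in L^2_a$. For a.e.\ $z$ we have $z\notin E$, the value $\phi(z)$ is not critical, and Proposition~\ref{prop:calc}(d) holds for $f$ and for $bf$. If $w\in\phi^{-1}(\phi(z))$ and $c_T(z,w)\ne0$, then $(z,w)$ lies in an admissible component, so $Q(z,w)=0$ by Lemma~\ref{lem:roots}(b), $w\in[z]$, and $b(w)=b(z)$. The factor $b(w)$ therefore comes out of the sum, and $T(bf)=b\,Tf$ a.e., hence everywhere. The same holds for $T^*$, so $T\in\mathcal{V}^*(b)$.

Conversely, if $T\in\mathcal{V}^*(b)$, then $T$ and $T^*$ commute with $M_b$, hence with $M_\phi=M_{\psi\circ b}$ by Lemma~\ref{lem:mult}(a). So $T\in\mathcal{V}^*(\phi)$.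
\end{proof}

\section{Commutativity}\label{sec:abelian}

Near the unit circle a finite Blaschke product of degree $m$ has the same symmetry as $z^m$: its fibers are the orbits of a cyclic group. The symmetry need not extend to the disk, but the fiber calculus only needs it on an open set.

\begin{theorem}[Douglas, Putinar and Wang \cite{DPW}]\label{thm:DPW}
For a finite Blaschke product $b$ of degree $m\ge1$, the algebra $\mathcal{V}^*(b)$ is abelian.
\end{theorem}

\begin{proof}
The rational function $b'$ has finitely many zeros. Choose $r\in(0,1)$ larger than the moduli of all critical values of $b$ in $\mathbb{D}$, and let $\mathbb{A}=\{r<|\zeta|<1\}$ and $\Omega=b^{-1}(\mathbb{A})$. By Lemma~\ref{lem:fbp}(b), every point of $\mathbb{A}$ has exactly $m$ preimages, at each of which $b$ is locally biholomorphic. So $b:\Omega\to\mathbb{A}$ is an $m$-sheeted covering.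

The set $\Omega$ is connected. Since $|b|\to1$ at the circle, $\Omega$ contains an annulus $\{s<|z|<1\}$. A component not containing this annulus would lie in $\{|z|\le s\}$, where $|b|\le c$ for some $c<1$. But every component of $\Omega$ is a covering of the connected set $\mathbb{A}$ and is mapped onto it, a contradiction.

A connected $m$-sheeted covering of $\mathbb{A}$ corresponds to the subgroup $m\mathbb{Z}$ of $\pi_1(\mathbb{A})=\mathbb{Z}$, which is normal. So the deck group is cyclic of order $m$, generated by some $\rho$, and the fiber through $z\in\Omega$ is $\{\rho^jz:j\in\mathbb{Z}_m\}$.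

Apply Section~\ref{sec:fiber} with $b$ in place of $\phi$. For $T\in\mathcal{V}^*(b)$ the function $z\mapsto c_T(z,\rho^jz)$ is locally constant on $\Omega$ by Proposition~\ref{prop:calc}(b), hence equal to a constant $\gamma_j(T)$. Replacing $z$ by $\rho^iz$ gives $c_T(\rho^iz,\rho^jz)=\gamma_{j-i}(T)$. For $S,T\in\mathcal{V}^*(b)$, Proposition~\ref{prop:calc}(c) at a suitable value in $\mathbb{A}$ gives
\[
\gamma_j(ST)=\sum_{i\in\mathbb{Z}_m}\gamma_i(S)\,\gamma_{j-i}(T).
\]
This is convolution on $\mathbb{Z}_m$, and the substitution $i\mapsto j-i$ gives $\gamma_j(ST)=\gamma_j(TS)$. By Proposition~\ref{prop:calc}(d), $STf=TSf$ a.e.\ on $\Omega$ for each $f\in L^2_a$, hence on $\mathbb{D}$ by the identity theorem.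
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Proposition~\ref{prop:count} gives $N<\infty$. Lemmas~\ref{lem:class} and~\ref{lem:b} give $b$ with $1\le\deg b=m\le N$. Proposition~\ref{prop:factor} gives $\psi$ and $\mathcal{V}^*(\phi)=\mathcal{V}^*(b)$, and this algebra is abelian by Theorem~\ref{thm:DPW}.
\end{proof}

\section{Symbols of finite index and the index formula}\label{sec:sharp}

We prove Theorem~\ref{thm:B}.

\subsection*{The easy implications}

Assume (3). Then $\operatorname{cl}(\phi L^2_a)\subset qL^2_a$ because $qL^2_a$ is closed, and $\operatorname{cl}(q\phi_0L^2_a)\supset q\operatorname{cl}(\phi_0L^2_a)=qL^2_a$ by continuity of $M_q$. So $\operatorname{cl}(\phi L^2_a)=qL^2_a$, and by Lemma~\ref{lem:fbp}(c)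
\begin{equation}\label{eq:total}
\dim(L^2_a\ominus\phi L^2_a)=\deg q .
\end{equation}
This proves (2). If (2) holds, then (1) holds with $M=L^2_a$.

\subsection*{From one subspace to the whole space}

Assume (1), and let $b,\psi$ be as in Section~\ref{sec:b}. Since $b(\mathbb{D})=\mathbb{D}$ and $\phi=\psi\circ b$ has finitely many zeros, so does $\psi$. By Lemma~\ref{lem:fbp}(c), $\psi=q_1\psi_0$ with $q_1$ a finite Blaschke product and $\psi_0\in H^\infty$ zero-free. Put $q=q_1\circ b$, a finite Blaschke product by Lemma~\ref{lem:fbp}(a), and $\phi_0=\psi_0\circ b$, which is zero-free. Then $\phi=q\phi_0$, and we must show $\operatorname{cl}(\phi_0L^2_a)=L^2_a$. The hypothesis concerns $M$ only. We show that $\phi_0M$ is dense in $M$, then find in $M$ a rational function to transfer the information to $L^2_a$. Since $P_M\in\mathcal{V}^*(b)$, the subspace $M$ reduces $M_b$, and by Lemma~\ref{lem:mult}(a) it is invariant under $M_q$ and $M_{\phi_0}$.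

\emph{Step 1: $\operatorname{cl}(\phi_0M)=M$.} Since $\phi M=\phi_0qM\subset\phi_0M$, the space $\mathcal{L}=M\cap(\phi_0M)^\perp$ is contained in $M\ominus\phi M$ and is finite-dimensional. It is invariant under $M_b^*$: if $e\in\mathcal{L}$ and $h\in M$, then $M_b^*e\in M$ and $\langle M_b^*e,\phi_0h\rangle=\langle e,\phi_0bh\rangle=0$. If $\mathcal{L}\ne0$, it contains $e\ne0$ with $M_b^*e=\bar\lambda e$. By Lemma~\ref{lem:mult}(b), $|\lambda|<1$ and $M_{\phi_0}^*e=\overline{\psi_0(\lambda)}\,e$. Then $0=\langle\phi_0e,e\rangle=\psi_0(\lambda)\|e\|^2\ne0$, a contradiction.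

\emph{Step 2: $\operatorname{cl}(\phi_0L^2_a)$ has finite codimension.} The subspace $bM$ is closed because $M_b$ is bounded below. If $M\ominus bM=0$, then $M=bM=b^kM$ for all $k$, and every function in $M$ vanishes to infinite order at a zero of $b$, forcing $M=0$. So there is $g\ne0$ in $M\ominus bM$, and $g\perp bL^2_a$ by \eqref{eq:kernel} applied to $b$. As $b$ has simple zeros, $(bL^2_a)^\perp$ is spanned by the kernels $K_a$ with $b(a)=0$, so $g$ is holomorphic near $\overline{\mathbb{D}}$. Write $g=q_g\,g_1$ with $q_g$ a finite Blaschke product and $g_1=g_2\prod_j(z-\zeta_j)$, where the $\zeta_j$ are the finitely many zeros of $g$ on the circle and $g_2$ is holomorphic and zero-free near $\overline{\mathbb{D}}$. The operator $M_{g_2}$ is invertible and each $M_{z-\zeta_j}$ has dense range by Lemma~\ref{lem:mult}(c), so $g_1L^2_a$ is dense. Since polynomials are dense and $g_1$ is bounded, $\{g_1p:p\text{ polynomial}\}$ is dense in $L^2_a$, and the closure of $\{gp\}$ contains $q_gL^2_a$. By Step 1, $g\in\operatorname{cl}(\phi_0L^2_a)$, and this subspace is invariant under $M_z$. So it contains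 $q_gL^2_a$, which has finite codimension.

\emph{Step 3: $\operatorname{cl}(\phi_0L^2_a)=L^2_a$.} The space $(\phi_0L^2_a)^\perp$ is finite-dimensional and invariant under $M_z^*$. If it were nonzero, it would contain an eigenvector of $M_z^*$, hence some $K_a$ with $a\in\mathbb{D}$ by Lemma~\ref{lem:mult}(c). Then $\phi_0(a)=\langle\phi_0,K_a\rangle=0$, contrary to $\phi_0$ being zero-free. This proves (3).

\subsection*{The index formula}

Assume (3), so that $N=\deg q$ is the number of zeros of $\phi$, and let $M$ be reducing. The projection $P_M$ commutes with $M_\phi^*$ and so maps $\ker M_\phi^*$ into itself. By \eqref{eq:kernel} and \eqref{eq:total},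
\[
\dim(M\ominus\phi M)+\dim(M^\perp\ominus\phi M^\perp)=\dim\ker M_\phi^*=N .
\]
By Proposition~\ref{prop:count}, applied to $M$ and to $M^\perp$ (the bound is trivial for the zero subspace), the two terms are at least $N\tau(P_M)$ and $N(1-\tau(P_M))$. These lower bounds add up to $N$, so both are equalities.

It remains to compare with $b$. Let $G^b_w$, $c^b_T$, $\tau^b$ be formed from $b$ in place of $\phi$. We show $\tau=\tau^b$ on $\mathcal{V}^*(\phi)=\mathcal{V}^*(b)$. Fix $z$ with $\phi'(z)=\psi'(b(z))\,b'(z)\ne0$, and let $h(\zeta)=\frac{\psi(\zeta)-\psi(b(z))}{\zeta-b(z)}$, with $h(b(z))=\psi'(b(z))$. Then $h\in H^\infty$ and $G_z=(h\circ b)\,G^b_z$. By Lemma~\ref{lem:mult}(a), $TG_z=(h\circ b)\,TG^b_z$, so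
\[
\tau(T)=\frac{\psi'(b(z))\,(TG^b_z)(z)}{\psi'(b(z))\,b'(z)}=c^b_T(z,z)=\tau^b(T).
\]
The symbol $b$ satisfies (3) with $\phi_0=1$, so the formula just proved gives $\dim(M\ominus bM)=m\,\tau(P_M)$. Let $N_\psi=\deg q_1$ be the number of zeros of $\psi$. By Lemma~\ref{lem:fbp}(b), each zero $\zeta$ of $q_1$, listed with multiplicity, contributes to $q_1\circ b$ the $m$ zeros of $b-\zeta$, so $N=mN_\psi$. Therefore $\dim(M\ominus\phi M)=N_\psi\,m\,\tau(P_M)=N_\psi\dim(M\ominus bM)$, which completes the proof of Theorem~\ref{thm:B}. \qed

\begin{thebibliography}{9}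

\bibitem{DPW}
Douglas, Putinar and Wang, J. Funct. Anal. \textbf{263} (2012).

\bibitem{Ransford}
T. Ransford, \emph{Potential Theory in the Complex Plane}, 1995.

\end{thebibliography}
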